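\title{The word problem for proper combinators of order at most two}

\begin{abstract}
A closed $\lambda$-term is a proper combinator of order $n$ if, applied to $n$ variables, it $\beta$-reduces to an applicative combination of these variables, and $n>0$ is minimal with this property. We show that $\beta\eta$-equality of applicative combinations of proper combinators of order at most $2$ is undecidable, already for a fixed finite set of such combinators and with one side of the equation fixed. For proper combinators of order $1$ the same problem is decidable. The first result is proved by simulating a two-counter machine through arithmetic on a single numeral, the second by a reduction to finitely many ground equations.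
\end{abstract}

\section{Introduction}

A \emph{combinator} is a closed $\lambda$-term, and $\Lambda^o$ is the set of all combinators. An \emph{applicative combination} of given terms is a term built from them by application alone; for $\mathcal{C}\subseteq\Lambda^o$ we write $\mathcal{C}^\bullet$ for the set of applicative combinations of members of $\mathcal{C}$. Application associates to the left, so $XYZ$ means $(XY)Z$. The \emph{word problem} for $\mathcal{C}$ is to determine, given $M,N\in\mathcal{C}^\bullet$, whether $M=_{\beta\eta}N$.

\begin{definition}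
A combinator $M$ is \emph{proper} if $Mx_1\cdots x_n\twoheadrightarrow_\beta Q$ for some $n>0$ and some applicative combination $Q$ of the variables $x_1,\dots,x_n$. The least such $n$ is the \emph{order} of $M$.
\end{definition}

A proper combinator does nothing but copy, erase and rearrange its arguments, and the order is the number of arguments it must see before it acts. If $Q$ is an applicative combination of $x_1,\dots,x_n$, then $\lambda x_1\cdots x_n.Q$ is proper of order $n$: applied to fewer variables it has an abstraction as its $\beta$-normal form, so it cannot also reduce to an applicative combination of variables. Thus $I=\lambda x.x$ and $\Delta=\lambda x.xx$ have order $1$, the combinators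
\[
K=\lambda xy.x,\qquad T=\lambda xy.yx
\]
have order $2$, and $S=\lambda xyz.xz(yz)$, composition $\lambda xyz.x(yz)$ and pairing $\lambda xyz.zxy$ have order $3$.

Every combinator is $\beta$-equal to an applicative combination of $S$ and $K$, so once order $3$ is admitted the whole $\lambda$-calculus is present. Below order $3$ the situation looks different. A combinator of order $n$ applied to $n-1$ arguments is an operation that remembers $n-1$ data and waits for its input. At order $1$ nothing is remembered. At order $2$ an operation $AX$ remembers the single datum $X$; it cannot hold two independent data, as a pair or a composite of two functions does, and without these it is not evident how to write any program. One may therefore guess that the word problem is decidable below order $3$. This is the question we answer: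
\begin{quote}
Is the word problem for the set of all proper combinators of orders less than $3$ decidable?
\end{quote}
The guess is right for order $1$ and wrong for order $2$. Solvability, which occurs in the first theorem, is recalled in Section~\ref{sec:background}.

\begin{theorem}\label{thm:two}
There are a finite set $\mathcal{C}_0$ of proper combinators of order at most $2$ and a term $Z\in\mathcal{C}_0^\bullet$ such that $\{M\in\mathcal{C}_0^\bullet : M=_{\beta\eta}Z\}$ is not recursive. More generally, $\{M\in\mathcal{C}_0^\bullet : M\simeq Z\}$ is not recursive for every relation $\simeq$ on closed terms that contains $=_\beta$ and never relates a solvable term and an unsolvable term. Solvability is also undecidable on $\mathcal{C}_0^\bullet$.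
\end{theorem}

\begin{theorem}\label{thm:one}
The word problem for the set of all proper combinators of order $1$ is decidable. Here the inputs are given as applicative expressions over proper combinators of order $1$, each presented as a $\lambda$-term.
\end{theorem}

\begin{corollary}
The word problem for the set of all proper combinators of order less than $n$ is decidable for $n\le 2$ and undecidable for every $n\ge 3$.
\end{corollary}

\begin{proof}
For $n\le 1$ the set is empty, for $n=2$ this is Theorem~\ref{thm:one}, and for $n\ge3$ the set contains $\mathcal{C}_0$.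
\end{proof}

We treat order $1$ first (Section~\ref{sec:one}); the proof shows which feature of order $2$ an undecidability proof has to exploit. The proof of Theorem~\ref{thm:two} accepts the restriction to one remembered datum. A two-counter machine can be coded as a map $n\mapsto \alpha n/m$ on a single number, with $\alpha$ depending only on $n \bmod m$ (Section~\ref{sec:machine}). A numeral is a tower of operations, each remembering the next, and such towers support division by $m$ and case distinction modulo $m$ (Section~\ref{sec:numerals}). The finitely many constants of the program are stored in a chain in which each constant is also a pointer to the next (Section~\ref{sec:chain}). Sections~\ref{sec:step} and~\ref{sec:run} assemble one step of the machine and a whole run.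

\section{Reduction, solvability and head reduction}\label{sec:background}

We write $\to$ for one $\beta$-step $(\lambda y.P)Q\to P[y:=Q]$ performed anywhere in a term, and $\twoheadrightarrow$ for a finite, possibly empty, sequence of $\beta$-steps. An $\eta$-step replaces a subterm $\lambda x.Px$ by $P$ when $x$ is not free in $P$. The relations $=_\beta$ and $=_{\beta\eta}$ are the equivalence relations generated by the respective steps. By the Church--Rosser theorem, $\beta$-equal terms have a common $\beta$-reduct and $\beta\eta$-equal terms have a common $\beta\eta$-reduct. A term that has a $\beta\eta$-normal form has a $\beta$-normal form \cite[Cor.~15.1.5]{Bar}.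

Every term has one of the forms $\lambda\vec{x}.y\vec{S}$ and $\lambda\vec{x}.(\lambda y.P)Q\vec{S}$, where the lists $\vec{x}$ and $\vec{S}$ may be empty. A term of the first form is a \emph{head normal form}; every $\beta$-normal form is one. In a term of the second form, $(\lambda y.P)Q$ is the \emph{head redex}, and contracting it is a \emph{head step}. The \emph{head reduction} of $X$ performs head steps as long as possible; let $|X|_{\mathrm{h}}\in\mathbb{N}\cup\{\infty\}$ be its length. A closed term $M$ is \emph{solvable} if $M\vec{P}=_\beta I$ for some closed terms $\vec{P}$. We use Wadsworth's characterization \cite[Thms.~8.3.11 and 8.3.14]{Bar}: a closed term $M$ is solvable if and only if it is $\beta$-equal to a head normal form, if and only if $|M|_{\mathrm{h}}<\infty$.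

The first lemma shows that $=_{\beta\eta}$ is one of the relations $\simeq$ allowed in Theorem~\ref{thm:two}.

\begin{lemma}\label{lem:eta}
If $M,N$ are closed, $M=_{\beta\eta}N$ and $N$ is solvable, then $M$ is solvable.
\end{lemma}

\begin{proof}
Let $N\vec{P}=_\beta I$. Then $M\vec{P}=_{\beta\eta}I$, and $I$ is $\beta\eta$-normal, so by Church--Rosser $M\vec{P}$ has the $\beta\eta$-normal form $I$. Hence $M\vec{P}$ has a $\beta$-normal form and is solvable: $M\vec{P}\vec{P}'=_\beta I$ for some closed $\vec{P}'$. This equation also shows that $M$ is solvable.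
\end{proof}

To prove a term unsolvable it is not enough to exhibit an infinite reduction, as $KI(\Delta\Delta)$ shows. Our simulation reduces inside arguments freely, so it is not a head reduction, but it contains infinitely many head steps. The next lemma says that this suffices.

\begin{lemma}\label{lem:head}
\begin{enumerate}
\item[(a)] If $X\twoheadrightarrow X'$, then $|X'|_{\mathrm{h}}\le|X|_{\mathrm{h}}$.
\item[(b)] Let $X_0,X_1,\dots$ be closed terms such that for every $j$ a positive number of head steps leads from $X_j$ to a term that $\beta$-reduces to $X_{j+1}$. Then $X_0$ is unsolvable.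
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Parallel reduction $\Rightarrow$ is the least relation such that $x\Rightarrow x$ for variables $x$ and such that $P\Rightarrow P'$ and $Q\Rightarrow Q'$ imply
\[
\lambda y.P\Rightarrow\lambda y.P',\qquad PQ\Rightarrow P'Q',\qquad (\lambda y.P)Q\Rightarrow P'[y:=Q'].
\]
It contains $\to$, and it is closed under substitution: $P\Rightarrow P'$ and $Q\Rightarrow Q'$ imply $P[y:=Q]\Rightarrow P'[y:=Q']$. So it suffices to prove $|X'|_{\mathrm{h}}\le|X|_{\mathrm{h}}$ for $X\Rightarrow X'$, and we may assume $|X|_{\mathrm{h}}<\infty$ and use induction on this number. If $X$ is a head normal form, then so is $X'$. Otherwise $X=\lambda\vec{x}.(\lambda y.P)Q\vec{S}$, and the head step leads to $X_1=\lambda\vec{x}.P[y:=Q]\vec{S}$ with $|X_1|_{\mathrm{h}}=|X|_{\mathrm{h}}-1$. According to whether the head redex is contracted in $X\Rightarrow X'$, there are two cases, with $P\Rightarrow P'$, $Q\Rightarrow Q'$, $\vec{S}\Rightarrow\vec{S}'$. Put $X_1'=\lambda\vec{x}.P'[y:=Q']\vec{S}'$. Then $X_1\Rightarrow X_1'$, so $|X_1'|_{\mathrm{h}}\le|X_1|_{\mathrm{h}}$ by induction.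 If $X'=\lambda\vec{x}.(\lambda y.P')Q'\vec{S}'$, then $|X'|_{\mathrm{h}}=1+|X_1'|_{\mathrm{h}}\le|X|_{\mathrm{h}}$. If $X'=X_1'$, then $|X'|_{\mathrm{h}}<|X|_{\mathrm{h}}$.

(b) By (a), $|X_{j+1}|_{\mathrm{h}}<|X_j|_{\mathrm{h}}$ whenever $|X_j|_{\mathrm{h}}$ is finite. If $|X_0|_{\mathrm{h}}$ were finite, we would obtain an infinite decreasing sequence of natural numbers.
\end{proof}

\section{Order one: finitely many ground equations}\label{sec:one}

Let $X$ be a proper combinator of order $1$. Enumerating the $\beta$-reducts of $Xx$ we find an applicative combination $Q$ of $x$ with $Xx\twoheadrightarrow Q$, and $X=_{\beta\eta}\lambda x.Xx=_\beta\lambda x.Q$. We may therefore assume that the two inputs are applicative combinations over a finite set $\Sigma$ of distinct \emph{letters} $A=\lambda x.Q_A$, where each $Q_A$ is an applicative combination of $x$. In this section \emph{term} means a member of $\Sigma^\bullet$, and $q(t)$ means $q[x:=t]$. A \emph{congruence} is an equivalence relation on terms that is compatible with application in both arguments. Let $\sim$ be the congruence generated by all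 pairs $(At,Q_A(t))$ with $A\in\Sigma$ and $t$ a term.

\begin{lemma}
For terms $s,t$ we have $s=_{\beta\eta}t$ if and only if $s\sim t$.
\end{lemma}

\begin{proof}
Since $At\to Q_A(t)$, the relation $\sim$ is contained in $=_{\beta\eta}$. For the converse, letters are $\beta\eta$-normal: $Q_A$ contains no abstraction, and if $Q_A=Px$, then $x$ occurs in $P$. So the only $\beta\eta$-redexes of a term are its subterms $At$, and contracting one of them gives a term that is $\sim$-equivalent to the original. By Church--Rosser, $\beta\eta$-equal terms have a common reduct, which is $\sim$-equivalent to both.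
\end{proof}

Reduction need not terminate, and $\sim$ has infinitely many generators. For finitely many generators the problem is decidable: given a finite set $E$ of equations between terms (ground equations, that is, without variables) and two terms, one can decide by congruence closure whether the congruence generated by $E$ relates them \cite{Ack,NO}. Our task is to make the set of generators finite.

The idea is that only letters consume arguments. A term $u$ that never becomes a letter is inert in function position, so $Au$ can be expanded to $Q_A(u)$ once and for all, and no new redex arises between the copies of $u$. What remains are the finitely many redexes $AB$ with $A,B\in\Sigma$. Some of them reduce to a letter and can be replaced by it; each of the others contributes one equation.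

\begin{example}\label{ex:gamma}
Let $\Sigma=\{I,\Gamma\}$ with $\Gamma=\lambda x.xxx$. Then $II\to I$, $I\Gamma\to\Gamma$ and $\Gamma I\to III\twoheadrightarrow I$, while $u=\Gamma\Gamma$ only reduces to $\Gamma\Gamma\Gamma$, $\Gamma\Gamma\Gamma\Gamma$, and so on. The single equation to keep is $u\approx u\Gamma$. The term $\Gamma u$ expands to $uuu$ and $\Gamma(u\Gamma)$ expands to $(u\Gamma)(u\Gamma)(u\Gamma)\approx uuu$. On the other hand $u\not\approx uuu$, since replacing $u$ by $u\Gamma$ or conversely preserves the form $\Gamma\Gamma\cdots\Gamma$.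
\end{example}

\subsection*{Values}
We first compute which redexes $AB$ evaluate to a letter. For $f:\Sigma^2\to\Sigma\cup\{\bot\}$ define $\mathrm{val}_f(A)=A$ and $\mathrm{val}_f(t_1t_2)=f(\mathrm{val}_f(t_1),\mathrm{val}_f(t_2))$, where the value is $\bot$ as soon as one argument is $\bot$. Let $d_0$ be constantly $\bot$ and $d_{i+1}(A,B)=\mathrm{val}_{d_i}(Q_A(B))$. Write $f\le f'$ if $f'(A,B)=f(A,B)$ whenever $f(A,B)\ne\bot$. If $f\le f'$ and $\mathrm{val}_f(t)\neq\bot$, then $\mathrm{val}_{f'}(t)=\mathrm{val}_f(t)$, by induction on $t$. Hence $d_i\le d_{i+1}$ implies $d_{i+1}\le d_{i+2}$, and $d_0\le d_1\le\cdots$. Each strict increase gives a letter to a further pair, so after at most $|\Sigma|^2$ steps the sequence stabilizes at a function $d$, which satisfies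
\begin{equation}\label{eq:fix}
d(A,B)=\mathrm{val}(Q_A(B)),\qquad\text{where } \mathrm{val}=\mathrm{val}_d .
\end{equation}
In Example~\ref{ex:gamma}, $d_1(I,B)=B$, $d_2(\Gamma,I)=I$ and $d(\Gamma,\Gamma)=\bot$.

\begin{lemma}\label{lem:val}
If $\mathrm{val}_{d_i}(t)=C\in\Sigma$, then $t\twoheadrightarrow C$. In particular $AB\sim d(A,B)$ whenever $d(A,B)\ne\bot$.
\end{lemma}

\begin{proof}
Induction on $i$ and, for fixed $i$, on $t$. If $t$ is a letter, then $t=C$. If $t=t_1t_2$, then $t_1,t_2$ have values $A,B\in\Sigma$ with $d_i(A,B)=C$, and $t\twoheadrightarrow AB$ by the inner hypothesis. Since $d_i(A,B)\neq\bot$, we have $i\ge1$ and $\mathrm{val}_{d_{i-1}}(Q_A(B))=C$, so $AB\to Q_A(B)\twoheadrightarrow C$ by the outer hypothesis.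
\end{proof}

\subsection*{The translation}
For letters $A,B$, non-letters $u$ and arbitrary terms $w$ put
\[
\Psi(A,B)=\begin{cases} d(A,B) & \text{if } d(A,B)\neq\bot,\\ AB & \text{otherwise,}\end{cases}\qquad \Psi(A,u)=Q_A(u),\qquad \Psi(u,w)=uw,
\]
and define $\varphi(A)=A$, $\varphi(t_1t_2)=\Psi(\varphi(t_1),\varphi(t_2))$.

\begin{lemma}\label{lem:phi}
For every term $t$:
\begin{enumerate}
\item[(a)] $\varphi(t)=\mathrm{val}(t)$ if $\mathrm{val}(t)\in\Sigma$, and $\varphi(t)$ is a non-letter if $\mathrm{val}(t)=\bot$;
\item[(b)] $\varphi(t)\sim t$;
\item[(c)] if $\mathrm{val}(t)=\bot$, then $\varphi(q(t))=q(\varphi(t))$ for every applicative combination $q$ of $x$.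
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Induction on $t=t_1t_2$. If both $t_i$ have letters as values, the first clause of $\Psi$ gives the claim. Otherwise $\mathrm{val}(t)=\bot$, one of $\varphi(t_1),\varphi(t_2)$ is a non-letter, and $\varphi(t)$ is $Q_A(u)$ or $uw$ with $u$ a non-letter. Both are non-letters, since $Q_A(u)$ is $u$ or an application.

(b) In each clause $\Psi(w_1,w_2)\sim w_1w_2$, in the first by Lemma~\ref{lem:val}. Induction on $t$ gives the claim.

(c) Induction on $q$. For $q=q_1q_2$, the term $\varphi(q_1(t))=q_1(\varphi(t))$ is a non-letter, because $\varphi(t)$ is one by (a). So the third clause of $\Psi$ applies and gives $q_1(\varphi(t))\,q_2(\varphi(t))$.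
\end{proof}

Let $\approx$ be the congruence generated by the finite set
\[
E=\{\,AB\approx\varphi(Q_A(B)) : A,B\in\Sigma,\ d(A,B)=\bot\,\}.
\]
By \eqref{eq:fix} and Lemma~\ref{lem:phi}(a), both sides of each equation are non-letters. Two terms are $\approx$-equivalent exactly when they are joined by steps that replace a subterm equal to one side of an equation of $E$ by the other side. No such step applies to a letter, so \emph{a letter is $\approx$-equivalent only to itself}.

\begin{proof}[Proof of Theorem~\ref{thm:one}]
The objects $d$, $\varphi$, $E$ are computable from $\Sigma$ and $\approx$ is decidable, so it suffices to prove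
\[
s\sim t\iff\varphi(s)\approx\varphi(t).
\]
For $\Leftarrow$: the equations of $E$ hold for $\sim$, since $AB\sim Q_A(B)\sim\varphi(Q_A(B))$. So $\approx$ is contained in $\sim$, and $s\sim\varphi(s)\sim\varphi(t)\sim t$.

For $\Rightarrow$: define $s\equiv t$ by $\varphi(s)\approx\varphi(t)$. We show that the equivalence relation $\equiv$ is a congruence containing the generators of $\sim$. For the first point let $w_1\approx w_1'$ and $w_2\approx w_2'$. Since letters are isolated, $w_i$ and $w_i'$ are the same letter or both non-letters, so $\Psi(w_1,w_2)$ and $\Psi(w_1',w_2')$ are given by the same clause. They are identical in the first clause, equal to $Q_A(w_2)\approx Q_A(w_2')$ in the second, and equal to $w_1w_2\approx w_1'w_2'$ in the third. Now consider a generator $(At,Q_A(t))$. If $\mathrm{val}(t)=\bot$, then $\varphi(At)=Q_A(\varphi(t))=\varphi(Q_A(t))$ by Lemma~\ref{lem:phi}(a),(c). If $\mathrm{val}(t)=B\in\Sigma$, then $\varphi(t)=B=\varphi(B)$, and since $\varphi$ of an application depends only on $\varphi$ of its two parts, $\varphi(At)=\Psi(A,B)$ and $\varphi(Q_A(t))=\varphi(Q_A(B))$.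 If $d(A,B)=C\in\Sigma$, both equal $C$ by \eqref{eq:fix} and Lemma~\ref{lem:phi}(a). If $d(A,B)=\bot$, they are the two sides of an equation of $E$.
\end{proof}

The hypothesis of order $1$ enters in the clause $\Psi(u,w)=uw$. For a combinator $A$ of order $2$, every term $AX$ is a non-letter that consumes an argument, so there are infinitely many active terms rather than $|\Sigma|$ many. The rest of the paper uses these terms as numerals.

\section{Numerals that read the depth of their argument}\label{sec:numerals}

For $e\ge0$ we write
\[
X^{(e)}Y=X(X(\cdots(XY))),\qquad K^eY=K^{(e)}Y,\qquad X\langle U\rangle^e=XU\cdots U,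
\]
with $e$ occurrences of $X$, of $K$, and of $U$ respectively. From $KXU\twoheadrightarrow X$ and $TXU\twoheadrightarrow UX$ we obtain three rules, valid for all terms:
\begin{align}
(K^dv)\,U_1\cdots U_e&\twoheadrightarrow K^{d-e}v &&(d\ge e),\label{eq:drop}\\
(TX)^{(n)}U&\twoheadrightarrow U\langle X\rangle^n &&(n\ge0),\label{eq:unfold}\\
\bigl(T(K^ev)\bigr)\bigl(T(K^ev)\bigr)&\twoheadrightarrow K^{e-1}v &&(e\ge1).\label{eq:unpack}
\end{align}
The last one holds because $(TX)(TX)\twoheadrightarrow(TX)X\twoheadrightarrow XX$. We call \eqref{eq:drop} \emph{dropping} and $d$ the \emph{depth} of $K^dv$.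

A numeral $cX$ will remember its predecessor $X$. It has to serve several purposes, and the only information about the purpose is the one argument $u$ it receives. So $c$ puts $u$ in head position in front of a list of arguments, and $u$ selects from the list by dropping.

\subsection*{The smallest case}
Let $c_1=\lambda xy.yx(xy)$. Then
\[
c_1X(Kv)\twoheadrightarrow (Kv)X(X(Kv))\twoheadrightarrow v(X(Kv)),\qquad c_1X(K^2v)\twoheadrightarrow (K^2v)X(X(K^2v))\twoheadrightarrow v .
\]
An argument of depth $1$ is \emph{iterated} down the tower; an argument of depth $2$ \emph{exits} and erases the tower. For instance $c_1(c_1(Kc_1))(Kv)\twoheadrightarrow v(v(Kc_1(Kv)))\twoheadrightarrow v(vc_1)$.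

Iterating $c_1$ itself rebuilds the tower and changes only its bottom, and this halves numbers. With $\kappa=Kc_1$ we have $c_1X\kappa\twoheadrightarrow c_1(X\kappa)$ and $\kappa\kappa\twoheadrightarrow c_1$, hence
\[
c_1\kappa\kappa\kappa\kappa\twoheadrightarrow c_1(\kappa\kappa)\kappa\kappa\twoheadrightarrow (c_1c_1)\kappa\kappa\twoheadrightarrow c_1(c_1\kappa)\kappa\twoheadrightarrow c_1(c_1(\kappa\kappa))\twoheadrightarrow c_1(c_1c_1).
\]
The bottom alternates between $c_1$, which captures the incoming $\kappa$ and so adds a floor, and $\kappa$, which drops it: four copies of $\kappa$ have produced $c_1^{(2)}c_1$.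

Parity is read by a second clock. Let $\theta=T\rho$ with $\rho$ arbitrary and $a=K^2\theta$. Then $\theta a\twoheadrightarrow a\rho\twoheadrightarrow K\theta$ and $(K\theta)a\twoheadrightarrow\theta$, so $\theta\langle a\rangle^n$ reduces to $\theta$ or $K\theta$ according to the parity of $n$. The two states select from a table: with $A_0=K^2U_0$ and $A_1=KU_1$,
\[
\theta A_0A_1\twoheadrightarrow A_0\rho A_1\twoheadrightarrow U_0,\qquad (K\theta)A_0A_1\twoheadrightarrow\theta A_1\twoheadrightarrow A_1\rho\twoheadrightarrow U_1 .
\]

\subsection*{The general case}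
To replace $2$ by a modulus $m$ we lengthen the list of arguments. In the rest of this section $k\ge2$, $m=k+1$, and
\begin{equation}\label{eq:shape}
c=\lambda xy.\,y\,Y_1\cdots Y_k\,(xy),
\end{equation}
where $Y_1,\dots,Y_k$ are arbitrary applicative combinations of $x,y$. The \emph{numerals} are
\[
\mathsf{N}^s_n=c^{(n)}(K^sc)\qquad(n,s\ge0).
\]
The upper index is a reserve of $K$'s at the bottom; each iteration uses up one of them.

\begin{lemma}\label{lem:modes}
For all terms $X,v$:
\begin{enumerate}
\item[(a)] \emph{(iteration)} $(c^{(n)}X)(K^kv)\twoheadrightarrow v^{(n)}(X(K^kv))$ for $n\ge0$; in particular $\mathsf{N}^s_n(K^kv)\twoheadrightarrow v^{(n)}\mathsf{N}^{s-1}_0$ for $s\ge1$;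
\item[(b)] \emph{(exit)} $(cX)(K^ev)\twoheadrightarrow K^{e-k-1}v$ for $e\ge k+1$.
\end{enumerate}
\end{lemma}

\begin{proof}
In the reduct of $cXu$ the head $u$ has $k+1$ arguments, the last being $Xu$. If $u=K^kv$, dropping leaves $v(Xu)$; repeating this $n$ times gives (a). If $u=K^ev$ with $e\ge k+1$, all arguments are dropped.
\end{proof}

\begin{lemma}[Division]\label{lem:div}
Let $\kappa=K^kc$ and $\delta=T\kappa$. Then $\delta^{(mi+k-1)}c\twoheadrightarrow\mathsf{N}^2_{i+1}$ for all $i\ge0$.
\end{lemma}

\begin{proof}
By \eqref{eq:unfold} the left side reduces to $\mathsf{N}^0_0\langle\kappa\rangle^{mi+k-1}$, as $c=\mathsf{N}^0_0$. Lemma~\ref{lem:modes}(a) with $v=c$ gives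
\[
\mathsf{N}^s_j\kappa\twoheadrightarrow c^{(j)}(K^sc\,\kappa)\twoheadrightarrow\mathsf{N}^{s-1}_j\quad(s\ge1),\qquad \mathsf{N}^0_j\kappa\twoheadrightarrow c^{(j)}(c\kappa)=\mathsf{N}^k_{j+1}.
\]
So $m=k+1$ copies of $\kappa$ take $\mathsf{N}^0_j$ to $\mathsf{N}^0_{j+1}$, and $k-1$ copies take $\mathsf{N}^0_i$ to $\mathsf{N}^{k-(k-2)}_{i+1}$.
\end{proof}

For $0\le j\le k$ let $r(j)\in\{0,\dots,k\}$ be determined by $r(j)\equiv 3-j\pmod m$.

\begin{lemma}[Case distinction]\label{lem:case}
Let $\rho$ be any term, $\theta=T\rho$, $a=K^{k+1}\theta$ and $\mu=K^k(Ta)$. Let $U_0,\dots,U_k$ be any terms and $A_j=K^{k+1-j}U_{r(j)}$. Then $\mathsf{N}^2_n\,\mu\,A_0\cdots A_k\twoheadrightarrow U_{n\bmod m}$ for all $n\ge3$.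
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:modes}(a) and \eqref{eq:unfold}, $\mathsf{N}^2_n\mu\twoheadrightarrow(Ta)^{(n)}(Kc)\twoheadrightarrow (Kc)\langle a\rangle^n$. Three copies of $a$ start the clock: $Kca\twoheadrightarrow c$, and $(ca)a\twoheadrightarrow\theta$ by Lemma~\ref{lem:modes}(b). The further copies act by $(K^j\theta)a\twoheadrightarrow K^{j-1}\theta$ for $j\ge1$ and $\theta a\twoheadrightarrow a\rho\twoheadrightarrow K^k\theta$, so each lowers the depth by $1$ modulo $m$. Hence $\mathsf{N}^2_n\mu\twoheadrightarrow K^j\theta$ with $0\le j\le k$ and $j\equiv3-n\pmod m$, that is, $r(j)=n\bmod m$. Finally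
\[
(K^j\theta)A_0\cdots A_k\twoheadrightarrow\theta A_j\cdots A_k\twoheadrightarrow A_j\,\rho\,A_{j+1}\cdots A_k\twoheadrightarrow U_{r(j)},
\]
since $A_j$ has exactly $k+1-j$ arguments here.
\end{proof}

\section{The machine and the plan of the simulation}\label{sec:machine}

A \emph{two-counter machine} has a finite set of states, among them one halting state $h$, and two counters holding natural numbers. Every state $q\neq h$ carries an instruction of one of two kinds, for a counter $\nu\in\{1,2\}$: ``increment counter $\nu$ and go to $q'$'', or ``if counter $\nu$ is positive, decrement it and go to $q'$; otherwise go to $q''$''. We fix such a machine, with at least two states, for which the set of initial configurations leading to halting is not recursive \cite[Ch.~14]{Min}.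

Give the states distinct primes $\pi_q\ge5$. The \emph{code} of the configuration with state $q$ and counter values $i,j$ is $n=\pi_q2^i3^j\ge5$. From now on
\[
m=6\prod_q\pi_q,\qquad k=m-1\ge 209 .
\]
Let $n$ be a code and $r=n\bmod m$. A prime dividing $m$ divides $n$ if and only if it divides $r$, so $r$ determines the state $q$ and, for each counter, whether it is zero. If $q\neq h$, then $r$ therefore determines which move is made, and the next code is $n'=\alpha_rn/m$, where, with $\gamma_1=2$ and $\gamma_2=3$,
\[
\alpha_r=\frac{\gamma_\nu m\pi_{q'}}{\pi_q}\ \text{(increment)},\qquad \alpha_r=\frac{m\pi_{q'}}{\gamma_\nu\pi_q}\ \text{(decrement)},\qquad \alpha_r=\frac{m\pi_{q''}}{\pi_q}\ \text{(counter zero)}.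
\]
These are positive integers because $6\pi_q$ divides $m$. For residues $r$ that do not come from a code with $q\ne h$ put $\alpha_r=1$. Let $e_1,\dots,e_L$ be the distinct values among $\alpha_0,\dots,\alpha_k$, and let $e_{\ell(r)}=\alpha_r$.

Let $H=\{r:1\le r<m,\ \pi_h\mid r\}$, so $5\le r\le k$ for $r\in H$. A code $n$ has state $h$ if and only if $n\bmod m\in H$. Indeed, if the state is $h$, then $\pi_h\mid r$, and $r\ne0$ because the prime of another state divides $m$ but not $n$; if the state is not $h$, then $\pi_h\nmid r$.

We shall construct a term $D$ that performs one step on numerals,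
\[
\mathsf{N}^2_n\ \longmapsto\ \mathsf{N}^1_{\alpha_rn}\ \longmapsto\ \delta^{(\alpha_rn)}c\ \longmapsto\ \mathsf{N}^2_{n'+1}:
\]
first an operation ``add $\alpha_r$'', selected by Lemma~\ref{lem:case}, is iterated $n$ times; then $\delta$ is iterated; then Lemma~\ref{lem:div} divides by $m$ and refills the reserve.

The loop that repeats the step is a third use of $c$, and it determines the terms $Y_i$ left free in \eqref{eq:shape}. We take
\begin{equation}\label{eq:c}
c=\lambda xy.\,y\,x\,y\,Y_3\,Y_4\cdots Y_k\,(xy),\qquad Y_3=\tau\tau y,\quad \tau=(yy)\langle y\rangle^{k-4},\quad Y_4=\dots=Y_k=y .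
\end{equation}
This combinator depends only on $k$. Write $Y_i(D)=Y_i[y:=D]$. For any closed term $D$, two head steps give
\begin{equation}\label{eq:driver}
\mathsf{N}^2_{n+1}D=c\,\mathsf{N}^2_n\,D\twoheadrightarrow D\,\mathsf{N}^2_n\,D\,\vec{b}_n,\qquad \vec{b}_n=Y_3(D),\,Y_4(D),\dots,Y_k(D),\,(\mathsf{N}^2_nD),
\end{equation}
where $\vec{b}_n$ is a list of $k-1$ arguments. If $D\mathsf{N}^2_n\twoheadrightarrow\mathsf{N}^2_{n'+1}$, the result begins with $\mathsf{N}^2_{n'+1}D$ and the loop continues; the extra floor in $n'+1$ is spent on \eqref{eq:driver}. The choice $Y_2=y$ is what makes this work: with $c_1$ we would get $c_1XD\twoheadrightarrow DX(XD)$, and the new numeral would meet $XD$ instead of $D$. Each round leaves the block $\vec{b}_n$ behind. The term $Y_3$ is designed to erase its own block after halting (Lemma~\ref{lem:clean}).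

\section{Many constants from one: the chain}\label{sec:chain}

An adder alone is easy: $(\lambda xy.x^{(e)}y)\,c$ adds $e$ floors. The difficulty is that $D$ has the form $F\Lambda$ with $F$ of order $2$, so that the adders, $\delta$ and the clock must all be produced from the single term $\Lambda$ by application. We make this precise.

\begin{definition}
Let $p$ be a closed term. A term $t$ is \emph{reachable from $p$}, written $t\in\mathcal{R}(p)$, if $q[x:=p]\twoheadrightarrow t$ for some applicative combination $q$ of $x$.
\end{definition}

\begin{lemma}\label{lem:reach}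
\begin{enumerate}
\item[(a)] The set $\mathcal{R}(p)$ contains $p$ and is closed under application and under $\twoheadrightarrow$. If $K^dv\in\mathcal{R}(p)$, then $K^ev\in\mathcal{R}(p)$ for $0\le e\le d$.
\item[(b)] Let $t_1,\dots,t_s\in\mathcal{R}(p)$ and let $Q(y,z_1,\dots,z_s)$ be an applicative combination of the variables shown. There is a proper combinator $A$ of order $2$ with $Apu\twoheadrightarrow Q(u,t_1,\dots,t_s)$ for all terms $u$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The first sentence follows from the definition, and $(K^dv)\langle p\rangle^{d-e}\twoheadrightarrow K^ev$. (b) Choose applicative combinations $q_i$ of $x$ with $q_i[x:=p]\twoheadrightarrow t_i$ and put $A=\lambda xy.Q(y,q_1,\dots,q_s)$.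
\end{proof}

By (b), an operation is specified by a formula whose constants are reachable from its parameter. By (a), depth can be lowered; we have no means of raising it, since $K$ is not among the constants we store. Each constant is therefore stored under as many $K$'s as will ever be needed, and this accounts for all exponents below.

We store the constants in a chain, each link containing the next one as a subterm:
\[
\theta_0\ \supset\ \omega_1\ \supset\ \theta_1\ \supset\ \omega_2\ \supset\ \cdots\ \supset\ \omega_L\ \supset\ \theta_L\ \supset\ \delta\ \supset\ c .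
\]
The links $\theta_l$ and $\delta$ have the form $T(K^ev)$ and are opened by \eqref{eq:unpack}. The link $\omega_l$ adds $e_l$, but it must also release its parameter on request. So, like $c$, it puts its argument in head position. Let $\kappa=K^kc$ and $\omega_{L+1}=\delta=T\kappa$. For $l=L,L-1,\dots,0$, once $\omega_{l+1}$ is defined, put
\[
\rho_l=K^{2k+2}\omega_{l+1},\qquad\theta_l=T\rho_l,
\]
and, if $l\ge1$, put $p_l=K^{k+3}\theta_l$ and $\omega_l=B_lp_l$, where $B_l$ is a proper combinator of order $2$ such that for all terms $u$
\begin{equation}\label{eq:B}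
\omega_l\,u\twoheadrightarrow u\;p_l\;p_l\;(K^{k+1}\theta_l)\;(Kc)\;(c^{(e_l-1)}u).
\end{equation}
We show after Lemma~\ref{lem:walk} that such a $B_l$ exists.

\begin{lemma}\label{lem:add}
Suppose that \eqref{eq:B} holds for the index $l$. Then:
\begin{enumerate}
\item[(a)] \emph{(release)} $\omega_l\,(K(TX))\twoheadrightarrow K^{k-1}\theta_l$ for every term $X$;
\item[(b)] \emph{(addition)} $\omega_l\,\mathsf{N}^1_n\twoheadrightarrow\mathsf{N}^1_{n+e_l}$ for all $n\ge0$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $V=c^{(e_l-1)}u$ denote the last argument in \eqref{eq:B}.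

(a) The head $K(TX)$ drops the first $p_l$, and $TX$ brings the second to the front. We obtain $p_l\,X\,(K^{k+1}\theta_l)\,(Kc)\,V$, and $p_l=K^{k+3}\theta_l$ drops four arguments.

(b) The head $u=\mathsf{N}^1_n$ has to be removed, and the cases $n\ge1$ and $n=0$ must leave the same remainder. If $n\ge1$, then $u$ has the form $cX$, so $u\,p_l\twoheadrightarrow K^2\theta_l$ by Lemma~\ref{lem:modes}(b), and this drops the next two arguments. If $n=0$, then $u\,p_l=Kc\,p_l\twoheadrightarrow c$, and $(c\,p_l)(K^{k+1}\theta_l)\twoheadrightarrow\theta_l$ by Lemma~\ref{lem:modes}(b). In both cases we reach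
\[
\theta_l\,(Kc)\,V\twoheadrightarrow (Kc)\,\rho_l\,V\twoheadrightarrow cV=\mathsf{N}^1_{n+e_l}.\qedhere
\]
\end{proof}

The passage through $\theta_l$ in (b) is needed because an exit from a numeral costs depth $k+1$, while $c$ is stored only at depth $k$.

\begin{lemma}[Walking down the chain]\label{lem:walk}
Let $0\le l\le L$, suppose that \eqref{eq:B} holds for the indices $l+1,\dots,L$, and let $K\theta_l\in\mathcal{R}(p)$. Then $\mathcal{R}(p)$ contains $K^e\omega_j$ for $l<j\le L+1$ and $0\le e\le 2k+1$, and it contains $Kc$ and $c$.
\end{lemma}

\begin{proof}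
We use Lemma~\ref{lem:reach}(a) throughout. First, $\theta_l\in\mathcal{R}(p)$. If $\theta_j\in\mathcal{R}(p)$ with $l\le j\le L$, then $\theta_j\theta_j\twoheadrightarrow K^{2k+1}\omega_{j+1}$ by \eqref{eq:unpack}, so $K^e\omega_{j+1}\in\mathcal{R}(p)$ for $e\le2k+1$. If $\omega_j\in\mathcal{R}(p)$ with $l<j\le L$, then $\omega_j(K\theta_l)\twoheadrightarrow K^{k-1}\theta_j$ by Lemma~\ref{lem:add}(a), so $\theta_j\in\mathcal{R}(p)$. Alternating these two steps we arrive at $\omega_{L+1}=\delta$, and $\delta\delta\twoheadrightarrow K^{k-1}c$ by \eqref{eq:unpack}.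
\end{proof}

Now $B_L,B_{L-1},\dots,B_1$ can be chosen in this order. The term $p_l$ involves only $K,T,c$ and $B_{l+1},\dots,B_L$. The terms $p_l$, $K^{k+1}\theta_l$ and $K\theta_l$ are reachable from $p_l$ by dropping, and then $Kc$ and $c$ are reachable by Lemma~\ref{lem:walk}. Lemma~\ref{lem:reach}(b) provides $B_l$.

\section{One step of the machine}\label{sec:step}

We put the clock of Lemma~\ref{lem:case} on top of the chain, with $\theta_0$ as its state:
\[
a=K^{k+1}\theta_0,\qquad \mu=K^k(Ta),\qquad \Lambda=K^{k+1}(Ta).
\]
The step uses two tables, indexed by residues $0\le r\le k$. The first decides between continuing and halting, the second selects the adder at the depth $k$ required for iteration: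
\[
U_r=\begin{cases}K\delta & (r\notin H),\\ K^3\theta_0 & (r\in H),\end{cases}\qquad\qquad U'_r=K^k\omega_{\ell(r)} .
\]
Put $A_j=K^{k+1-j}U_{r(j)}$ and $A'_j=K^{k+1-j}U'_{r(j)}$ for $0\le j\le k$, and for a term $u$ let
\[
R(u)=u\,\mu\,A_0\cdots A_k,\qquad W(u)=u\,\mu\,A'_0\cdots A'_k,\qquad G(u)=\delta^{(k-2)}\bigl(u\,W(u)\,(K^k\delta)\bigr).
\]

\begin{lemma}\label{lem:F}
There is a proper combinator $F$ of order $2$ such that $D=F\Lambda$ satisfies $Du\twoheadrightarrow u\,\Lambda\,R(u)\,G(u)$ for all terms $u$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:reach}(b) it suffices to show that $\Lambda$, $\mu$, $\delta$, $K^k\delta$ and all $A_j$, $A'_j$ are reachable from $\Lambda$. By dropping, $\mu$ and $Ta$ are reachable. By \eqref{eq:unpack}, $(Ta)(Ta)\twoheadrightarrow K^k\theta_0$, so $K^e\theta_0$ is reachable for $e\le k$. Lemma~\ref{lem:walk} with $l=0$ then yields $K^e\omega_j$ for $1\le j\le L+1$ and $e\le 2k+1$. This covers $\delta$, $K^k\delta$, the entries $A'_j=K^{2k+1-j}\omega_{\ell(r(j))}$, which dictate the exponent $2k+2$ in $\rho_l$, and the entries $A_j=K^{k+2-j}\delta$ with $r(j)\notin H$.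 If $r=r(j)\in H$, then $5\le r\le k$ gives $j=k+4-r$, so $A_j=K^{k+4-j}\theta_0=K^{r}\theta_0$ has depth at most $k$. (For $r\le3$ we would have $j=3-r$ and depth above $k$; this is where $0\notin H$ and $\pi_h\ge5$ are used.)
\end{proof}

\begin{proposition}\label{prop:step}
Let $n\ge3$ and $r=n\bmod m$.
\begin{enumerate}
\item[(a)] If $r\notin H$ and $\alpha_rn=mn'$ with $n'\in\mathbb{N}$, then $D\,\mathsf{N}^2_n\twoheadrightarrow\mathsf{N}^2_{n'+1}$.
\item[(b)] If $r\in H$, then $D\,\mathsf{N}^2_n\twoheadrightarrow K\theta_0$.
\end{enumerate}
\end{proposition}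

\begin{proof}
Let $u=\mathsf{N}^2_n$. By Lemma~\ref{lem:modes}(b), $u\Lambda\twoheadrightarrow Ta$, and by Lemma~\ref{lem:case}, $R(u)\twoheadrightarrow U_r$ and $W(u)\twoheadrightarrow K^k\omega$ with $\omega=\omega_{\ell(r)}$. Therefore
\[
Du\twoheadrightarrow (Ta)\,R(u)\,G(u)\twoheadrightarrow R(u)\,a\,G(u)\twoheadrightarrow U_r\,a\,G(u).
\]
If $r\in H$, this is $(K^3\theta_0)\,a\,G(u)\twoheadrightarrow K\theta_0$, which proves (b). If $r\notin H$, it is $(K\delta)\,a\,G(u)\twoheadrightarrow\delta\,G(u)$. We have stored no identity with which to return $G(u)$ itself, so this $\delta$ is counted as one of the $k-1$ extra copies that Lemma~\ref{lem:div} asks for: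
\[
\delta\,G(u)\twoheadrightarrow\delta^{(k-1)}\bigl(\mathsf{N}^2_n\,(K^k\omega)\,(K^k\delta)\bigr).
\]
By Lemma~\ref{lem:modes}(a) and $n$ uses of Lemma~\ref{lem:add}(b), $\mathsf{N}^2_n(K^k\omega)\twoheadrightarrow\omega^{(n)}\mathsf{N}^1_0\twoheadrightarrow\mathsf{N}^1_{\alpha_rn}$. By Lemma~\ref{lem:modes}(a) again, $\mathsf{N}^1_{\alpha_rn}(K^k\delta)\twoheadrightarrow\delta^{(\alpha_rn)}c$. Altogether $Du\twoheadrightarrow\delta^{(mn'+k-1)}c$, and Lemma~\ref{lem:div} gives $\mathsf{N}^2_{n'+1}$.
\end{proof}

After halting, $K\theta_0$ drops $D$ in \eqref{eq:driver}, and $\theta_0$ faces the blocks $\vec{b}_n$ of all rounds. Their number is unbounded, so no fixed depth can drop them; each block has to reproduce $\theta_0$. The term $\theta_0=T\rho_0$ hands control to the first member $Y_3(D)$ of the block, which is built from $D$ alone. So $\theta_0$ must be reachable from $D$, and this is why $D$, too, puts its argument in head position. The computation uses only the first argument $\Lambda$ and the number of arguments in Lemma~\ref{lem:F}, which is why $Y_3$ could be written down in \eqref{eq:c} before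 $F$ was chosen.

\begin{lemma}\label{lem:clean}
We have $Y_3(D)\twoheadrightarrow K^{k-1}\theta_0$, and $\theta_0\,\vec{b}_n\twoheadrightarrow\theta_0$ for all $n\ge0$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:F} and dropping,
\[
D\Lambda\twoheadrightarrow\Lambda\,\Lambda\,R(\Lambda)\,G(\Lambda)\twoheadrightarrow K^{k-2}(Ta),\qquad DD\twoheadrightarrow D\,\Lambda\,R(D)\,G(D)\twoheadrightarrow K^{k-4}(Ta).
\]
Hence $(DD)\langle D\rangle^{k-4}\twoheadrightarrow Ta$, and $Y_3(D)\twoheadrightarrow(Ta)(Ta)D\twoheadrightarrow(K^k\theta_0)D\twoheadrightarrow K^{k-1}\theta_0$ by \eqref{eq:unpack}. Now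
\[
\theta_0\,\vec{b}_n\twoheadrightarrow Y_3(D)\;\rho_0\;Y_4(D)\cdots Y_k(D)\;(\mathsf{N}^2_nD),
\]
and $Y_3(D)$ has exactly $1+(k-3)+1=k-1$ arguments here.
\end{proof}

\section{A whole run}\label{sec:run}

\begin{proof}[Proof of Theorem~\ref{thm:two}]
Let $\mathcal{C}_0=\{c,K,T,F,B_1,\dots,B_L\}$ and $Z=\theta_0$. The members of $\mathcal{C}_0$ are proper of order at most $2$, and $Z$, $D$ and the numerals lie in $\mathcal{C}_0^\bullet$. For a code $n_0$ put $M_{n_0}=\mathsf{N}^2_{n_0+1}D\in\mathcal{C}_0^\bullet$. Let $n_0,n_1,\dots$ be the codes of the run that starts at the configuration with code $n_0$, and for each $n_j$ in this sequence put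
\[
X_j=\mathsf{N}^2_{n_j+1}\,D\,\vec{b}_{n_{j-1}}\cdots\vec{b}_{n_0},\qquad X'_j=D\,\mathsf{N}^2_{n_j}\,D\,\vec{b}_{n_j}\cdots\vec{b}_{n_0},
\]
so that $X_0=M_{n_0}$. By \eqref{eq:driver}, two head steps lead from $X_j$ to $X'_j$. If the state of $n_j$ is not $h$, then $r=n_j\bmod m\notin H$ and $\alpha_rn_j=mn_{j+1}$, so $X'_j\twoheadrightarrow X_{j+1}$ by Proposition~\ref{prop:step}(a), which applies because codes are at least $5$.

Suppose that the run halts at $n_t$. Then $n_t\bmod m\in H$, and by Proposition~\ref{prop:step}(b) and $t+1$ uses of Lemma~\ref{lem:clean},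
\[
M_{n_0}\twoheadrightarrow X'_t\twoheadrightarrow(K\theta_0)\,D\,\vec{b}_{n_t}\cdots\vec{b}_{n_0}\twoheadrightarrow\theta_0\,\vec{b}_{n_t}\cdots\vec{b}_{n_0}\twoheadrightarrow\theta_0=Z .
\]
The term $Z=T\rho_0$ reduces to the head normal form $\lambda y.y\rho_0$, so $Z$ and $M_{n_0}$ are solvable. Suppose instead that the run does not halt. Then $X_0,X_1,\dots$ satisfy the hypothesis of Lemma~\ref{lem:head}(b), so $M_{n_0}$ is unsolvable.

Let $\simeq$ be a relation as in the theorem. If the run halts, then $M_{n_0}=_\beta Z$ and so $M_{n_0}\simeq Z$. If it does not halt, then $M_{n_0}$ is unsolvable and $Z$ is solvable, so $M_{n_0}\not\simeq Z$. Thus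
\[
M_{n_0}\simeq Z\iff M_{n_0}\text{ is solvable}\iff\text{the run from } n_0 \text{ halts}.
\]
The term $M_{n_0}$ is computable from the initial configuration, and the set of initial configurations leading to halting is not recursive. Hence neither $\{M\in\mathcal{C}_0^\bullet:M\simeq Z\}$ nor the set of solvable terms in $\mathcal{C}_0^\bullet$ is recursive. By Lemma~\ref{lem:eta}, the relation $=_{\beta\eta}$ is an instance of $\simeq$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Ack} Ackermann, 1954.

\bibitem{Bar} Barendregt, \emph{The Lambda Calculus}, 1984.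

\bibitem{Min} Minsky, \emph{Computation: Finite and Infinite Machines}, 1967.

\bibitem{NO} Nelson and Oppen, 1980.

\end{thebibliography}
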